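\title{Rings whose matrix rings are morphic exactly up to a prescribed size}

\begin{abstract}
A ring $R$ is left morphic if $R/Ra$ is isomorphic to the left annihilator of $a$ for every $a\in R$. For every $m\ge 1$ we construct a ring $R$ with involution such that $M_k(R)$ is left morphic, equivalently right morphic, exactly when $k\le m$. In particular, $M_2(R)$ can be left morphic while $M_3(R)$ is not. The ring consists of the bounded sequences in an algebra of continuous real matrix functions on $[0,1]$, modulo the sequences of norm $O(1/n)$. In such a quotient, an element $a$ is morphic once $|a|$ and $|a^T|$ are approximately orthogonally equivalent, and the obstruction to this is the sign of a determinant. Boundary conditions at $0$ and $1$ remove the obstruction in sizes $k\le m$ and keep it in size $m+1$.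
\end{abstract}

\section{The question and the answer}

Rings are associative with identity, and homomorphisms of left modules are written on the right of their arguments. For every endomorphism $\alpha$ of a left $R$-module $M$, the first isomorphism theorem gives $M/\ker\alpha\cong M\alpha$. The dual statement can fail, and $\alpha$ is called \emph{morphic} if it holds:
\[
M/M\alpha\cong\ker\alpha .
\]
Thus $\alpha$ is morphic when it fails to be surjective by exactly the module by which it fails to be injective. The module $M$ is \emph{morphic} if all its endomorphisms are, and $R$ is \emph{left morphic} if ${}_RR$ is morphic. The endomorphisms of ${}_RR$ are the maps $r\mapsto ra$, so $R$ is left morphic if and only if every $a\in R$ is a \emph{left morphic element}, meaning that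
\[
R/Ra\cong \mathrm l(a),\qquad \mathrm l(a)=\{r\in R: ra=0\},
\]
as left $R$-modules. The ring $R$ is \emph{right morphic} if the opposite ring is left morphic, and \emph{strongly left morphic} if $M_n(R)$ is left morphic for all $n\ge1$. We write
\[
\mathcal M(R)=\{n\ge1 : M_n(R)\text{ is left morphic}\}.
\]

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] $M_n(R)$ is left morphic if and only if the left module $R^n$ is morphic.
\item[(b)] A direct summand of a morphic module is morphic.
\end{enumerate}
Consequently, if $n\in\mathcal M(R)$ and $1\le k\le n$, then $k\in\mathcal M(R)$.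
\end{lemma}

\begin{proof}
Part (a) is a known fact. It follows from Morita equivalence: $\operatorname{Hom}_R(R^n,-)$ is an equivalence from left $R$-modules to left $M_n(R)$-modules that sends $R^n$ to $M_n(R)$, and an equivalence preserves kernels, cokernels and isomorphism classes. For (b), let $M\oplus M'$ be morphic and let $\alpha\in\operatorname{End}M$. The endomorphism $\alpha\oplus 1_{M'}$ has cokernel isomorphic to $M/M\alpha$ and kernel isomorphic to $\ker\alpha$, so these two modules are isomorphic. The last statement holds because $R^k$ is a direct summand of $R^n$.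
\end{proof}

Three examples show what the definition gives. For a field $F$, the module $F^n$ is morphic by rank--nullity, so $\mathcal M(F)=\{1,2,\dots\}$. For $\mathbb Z$ we have $\mathbb Z/2\mathbb Z\not\cong 0=\mathrm l(2)$, so $1\notin\mathcal M(\mathbb Z)$ and hence $\mathcal M(\mathbb Z)=\varnothing$. The third example, $R=\mathbb Z/p^r\mathbb Z$ with $p$ prime, is the model for our construction. Every element is a unit times some $p^i$ with $0\le i\le r$, and the factorization $p^r=p^i\cdot p^{r-i}$ gives
\begin{equation}\label{eq:model}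
\mathrm l(p^i)=Rp^{r-i}\cong R/\mathrm l(p^{r-i})=R/Rp^i .
\end{equation}
A square matrix over this ring can be brought to diagonal form by invertible row and column operations: take as pivot an entry $up^i$ with $i$ minimal, clear its row and column, and repeat. Kernel and cokernel of a diagonal matrix are direct sums of the two sides of \eqref{eq:model}, so $\mathbb Z/p^r\mathbb Z$ is strongly left morphic.

It is known that a left morphic ring $R$ need not have $M_2(R)$ left morphic. On the other hand, each step of the elimination just described involves only two rows or two columns. One might therefore guess that size $2$ is the only hurdle.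

\medskip
\noindent\textbf{Question.} \emph{If $M_2(R)$ is left morphic, is $R$ strongly left morphic?}
\medskip

The answer is no, and no larger size suffices either. An \emph{involution} of a ring is an additive map $a\mapsto a^*$ with $(ab)^*=b^*a^*$ and $a^{**}=a$.

\begin{theorem}\label{thm:main}
For every integer $m\ge1$ there is a ring $R=R_m$ with an involution such that, for all $k\ge1$,
\[
M_k(R)\text{ is left morphic}\iff M_k(R)\text{ is right morphic}\iff k\le m .
\]
\end{theorem}

The case $m=2$ answers the question. The ring is then $R=\ell^\infty(\mathbb N,\mathcal A)/\{(f_n):\|f_n\|=O(1/n)\}$, where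
\[
\mathcal A=\{f\in C([0,1],M_6(\mathbb R)) : f(0)=x\oplus y1_4,\ f(1)=\lambda 1_6,\ x\in M_2(\mathbb R),\ y,\lambda\in\mathbb R\};
\]
the rings $R$ and $M_2(R)$ are left and right morphic, and $M_3(R)$ is neither.

\begin{corollary}\label{cor:class}
The sets that occur as $\mathcal M(R)$ for some ring $R$ are exactly $\varnothing$, $\{1,\dots,m\}$ for $m\ge1$, and $\{1,2,3,\dots\}$. In particular, for no $m$ does ``$M_m(R)$ is left morphic'' imply ``$R$ is strongly left morphic''.
\end{corollary}

\begin{proof}
By Lemma~\ref{lem:basic}, $\mathcal M(R)$ is closed downward, so it is one of the listed sets. They occur for $\mathbb Z$, for $R_m$ and for a field.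
\end{proof}

The proof of Theorem~\ref{thm:main} separates algebra from topology. Section~\ref{sec:trunc} attaches to an algebra $B$ of matrix functions a ring $S(B)$ in which \eqref{eq:model} has an analogue, so that morphicity becomes a question about continuous families of orthogonal matrices. Section~\ref{sec:toy} shows on $3\times3$ matrices how a determinant sign obstructs such families, and Section~\ref{sec:ring} chooses boundary conditions that postpone the obstruction to size $m+1$. Section~\ref{sec:fail} proves that it occurs there. Section~\ref{sec:approx}, the longest, proves that in smaller sizes nothing obstructs.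

\section{Real matrices and matrix functions}\label{sec:matrices}

Matrices act on column vectors, $\|\cdot\|$ is the operator norm, $[b,c]=bc-cb$, and \emph{projection} means a symmetric idempotent. We use the following textbook facts about $b\in M_d(\mathbb R)$.
\begin{enumerate}
\item[(F1)] $\|b\|^2=\|b^Tb\|=\|bb^T\|$, and $\max|b_{jl}|\le\|b\|\le d\max|b_{jl}|$.
\item[(F2)] (Functional calculus.) If $b=p\,\mathrm{diag}(\lambda_j)\,p^T$ with $p\in O(d)$ and $\varphi:\mathbb R\to\mathbb R$, then $\varphi(b)=p\,\mathrm{diag}(\varphi(\lambda_j))\,p^T$ depends only on $b$ and $\varphi$. The map $\varphi\mapsto\varphi(b)$ respects sums and products, and $\|\varphi(b)\|=\max_j|\varphi(\lambda_j)|$. For arbitrary $b$ put $|b|=(b^Tb)^{1/2}$; its eigenvalues are the singular values of $b$.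
\item[(F3)] (Polar decomposition.) $b=o|b|$ for some $o\in O(d)$. Then $bb^T=o|b|^2o^T$, so $|b^T|=o|b|o^T$. If $b$ is invertible, the \emph{polar factor} $o=b|b|^{-1}$ depends continuously on $b$ and $\det o=\operatorname{sign}\det b$. If the singular values of $b$ lie in $[1-\gamma,1]$ with $\gamma<1$, then $\|b-o\|=\||b|-1\|\le\gamma$.
\item[(F4)] (Weyl's inequality.) If $b,b'$ are symmetric with eigenvalues $\lambda_1\ge\dots\ge\lambda_d$ and $\lambda_1'\ge\dots\ge\lambda_d'$, then $|\lambda_j-\lambda_j'|\le\|b-b'\|$.
\item[(F5)] Two elements of $O(d)$ with the same determinant are joined by a continuous path in $O(d)$.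
\end{enumerate}

Let $E_0,E_1\subseteq M_d(\mathbb R)$ be subalgebras that contain $1$ and are closed under transposition, and put
\[
B=B(E_0,E_1)=\{f\in C([0,1],M_d(\mathbb R)) : f(0)\in E_0,\ f(1)\in E_1\},\qquad \|f\|=\sup_t\|f(t)\| .
\]
This algebra is unital, closed under pointwise transposition, and closed under uniform limits. If $f\in B$ is symmetric and $\varphi:\mathbb R\to\mathbb R$ is continuous, then $\varphi(f):t\mapsto\varphi(f(t))$ lies in $B$: by the Weierstrass theorem $\varphi$ is a uniform limit of polynomials $P_j$ on $[-\|f\|,\|f\|]$, and $P_j(f)\to\varphi(f)$ uniformly by (F2). In particular $|a|,|a^T|\in B$ for all $a\in B$. An element $w\in B$ is \emph{orthogonal} if $w(t)\in O(d)$ for all $t$.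

\section{Truncated sequence rings}\label{sec:trunc}

The algebra $B$ is never left morphic. The element $a(t)=t\cdot1$ has $\mathrm l(a)=0$ by continuity, while $Ba\ne B$ because every element of $Ba$ vanishes at $0$. This is the defect of $p\in\mathbb Z$, and the cure is the same: pass to a quotient in which a fixed central element, playing the role of $p^r$, becomes zero. With $\mathbb N=\{1,2,\dots\}$ let
\[
\mathcal L=\ell^\infty(\mathbb N,B),\qquad J=\{(a_n)\in\mathcal L:\sup_n n\|a_n\|<\infty\},\qquad S=S(B)=\mathcal L/J .
\]
Here $J$ is the two-sided ideal generated by the central element $\nu=(1/n)_n$. Bars denote images in $S$, and an element of $B$ is regarded as a constant sequence. Transposition preserves norms, so it induces an involution of $S$. An involution is an isomorphism onto the opposite ring, hence \emph{$S$ is left morphic if and only if it is right morphic}.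

In $S$ the element $a(t)=t\cdot 1$ acquires an annihilator. Modulo $J$ it equals $G$ with $G_n(t)=\max(t,1/n)\cdot 1$, and $\nu=TG$ where $T_n(t)=\min(1,1/(nt))\cdot 1$ is a bump that concentrates at $0$. The pair $G,T$ replaces the pair $p^i,p^{r-i}$ in \eqref{eq:model}. Functional calculus produces such a pair for every element, except that in the noncommutative case the cokernel is governed by $|a|$ and the kernel by $|a^T|$.

\begin{proposition}\label{prop:reduction}
Let $a=(a_n)\in\mathcal L$, $h=(|a_n|)$ and $g=(|a_n^T|)$. Then $h,g\in\mathcal L$, and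
\[
S\bar a=S\bar h,\qquad \mathrm l(\bar a)\cong S/S\bar g .
\]
\end{proposition}

\begin{proof}
By (F1), $\|h_n\|=\|g_n\|=\|a_n\|$. Let $H_n=\max(h_n,1/n)$ and $G_n=\max(g_n,1/n)$ in the sense of functional calculus. These elements lie in $B$. They are invertible in $B$ with inverses of norm at most $n$, as one sees from the function $s\mapsto1/\max(s,1/n)$. Since $|\max(s,1/n)-s|\le1/n$ for $s\ge0$, we have $\bar H=\bar h$ and $\bar G=\bar g$.

\emph{The image.} The polar factor of $a_n$ need not be continuous, but $v_n=a_nH_n^{-1}$ is a substitute for it modulo $J$. We have $v_n^Tv_n=H_n^{-1}h_n^2H_n^{-1}$, which has norm at most $1$, so $v\in\mathcal L$. From $a=vH$ we get $\bar a\in S\bar h$. Conversely, $v_n^Ta_n=H_n^{-1}h_n^2=\psi_n(h_n)$ with $\psi_n(s)=s^2/\max(s,1/n)$. Now $\psi_n(s)=s$ for $s\ge1/n$, and $0\le\psi_n(s)\le s$ for $0\le s\le1/n$, so $\|\psi_n(h_n)-h_n\|\le1/n$. Hence $\bar h=\bar v^T\bar a\in S\bar a$.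

\emph{The kernel.} For $s=(s_n)\in\mathcal L$, (F1) gives $\|s_na_n\|^2=\|s_na_na_n^Ts_n^T\|=\|s_ng_n^2s_n^T\|=\|s_ng_n\|^2$. So $sa\in J$ if and only if $sg\in J$, that is, $\mathrm l(\bar a)=\mathrm l(\bar g)=\mathrm l(\bar G)$. Put $T_n=(nG_n)^{-1}$. Then $\|T_n\|\le1$, so $T\in\mathcal L$. For $s\in\mathcal L$,
\begin{align*}
sG\in J&\iff (s_nT_n^{-1})_n=(ns_nG_n)_n\text{ is bounded}\iff s\in\mathcal LT,\\
sT\in J&\iff (s_nG_n^{-1})_n=(ns_nT_n)_n\text{ is bounded}\iff s\in\mathcal LG .
\end{align*}
Thus $\mathrm l(\bar G)=S\bar T$ and $\mathrm l(\bar T)=S\bar G$, and as in \eqref{eq:model},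
$\mathrm l(\bar a)=S\bar T\cong S/\mathrm l(\bar T)=S/S\bar G=S/S\bar g$.
\end{proof}

So $\bar a$ is left morphic if and only if $S/S\bar h\cong S/S\bar g$. We draw from this one sufficient and one necessary condition.

\begin{corollary}\label{cor:sufficient}
Suppose that for every $a\in B$ and every $\varepsilon\in(0,1]$ there is an orthogonal $w\in B$ with $\|\,|a^T|-w|a|w^T\|\le\varepsilon$. Then $S(B)$ is left morphic.
\end{corollary}

\begin{proof}
Let $a,h,g$ be as in Proposition~\ref{prop:reduction} and choose orthogonal $w_n\in B$ with $\|g_n-w_nh_nw_n^T\|\le1/n$. Then $\bar w$ is a unit of $S$ and $\bar g=\bar w\bar h\bar w^{-1}$, so $S\bar g=S\bar h\bar w^{-1}$. Right multiplication by $\bar w$ is an automorphism of ${}_SS$ that carries $S\bar g$ onto $S\bar h$. Hence $\mathrm l(\bar a)\cong S/S\bar g\cong S/S\bar h=S/S\bar a$.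
\end{proof}

By (F3), $|a(t)^T|$ and $|a(t)|$ are orthogonally equivalent for each single $t$. The corollary asks for an approximate equivalence that is continuous in $t$ and obeys the boundary conditions. For partial isometries there is a converse.

\begin{lemma}\label{lem:necessary}
Let $v\in B$ and let $e,e'\in B$ be projections with $v^Tv=1-e$ and $vv^T=1-e'$. If $\bar v$ is left morphic in $S(B)$, there is $y\in e'Be$ such that $y(t)$ maps $\operatorname{range}e(t)$ bijectively onto $\operatorname{range}e'(t)$ for every $t\in[0,1]$.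
\end{lemma}

\begin{proof}
Here $|v|=1-e$ and $|v^T|=1-e'$, so Proposition~\ref{prop:reduction} gives $S/S\bar v=S/S(1-\bar e)\cong S\bar e$ and $\mathrm l(\bar v)\cong S/S(1-\bar e')\cong S\bar e'$. Let $\varphi:S\bar e\to S\bar e'$ be an isomorphism of left modules, and put $\xi=\bar e\varphi$ and $\zeta=\bar e'\varphi^{-1}$. By linearity $\xi=\bar e\xi$ and $\zeta=\bar e'\zeta$, so $\xi\in\bar eS\bar e'$ and $\zeta\in\bar e'S\bar e$, and
$\bar e=\xi\varphi^{-1}=(\xi\bar e')\varphi^{-1}=\xi\zeta$.
Choose representatives of $\xi$ and $\zeta$ in $\mathcal L$ and multiply them by $e$ and $e'$ on the appropriate sides. This gives bounded sequences $x_n\in eBe'$ and $y_n\in e'Be$ with $\|x_ny_n-e\|\le C/n$ for some $C$. Fix $n>C$ and let $y=y_n$. For $0\neq u\in\operatorname{range}e(t)$ we have $\|x_n(t)y(t)u-u\|<\|u\|$, so $y(t)u\ne0$. Thus $y(t)$ maps $\operatorname{range}e(t)$ injectively into $\operatorname{range}e'(t)$. Both spaces have dimension $d-\operatorname{rank}v(t)$, so the map is bijective.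
\end{proof}

\section{A sign obstruction in $3\times3$ matrices}\label{sec:toy}

The following example contains the whole negative half of Theorem~\ref{thm:main} in miniature.

\begin{example}\label{ex:toy}
Let $d=3$ and $E_0=E_1=\{\mathrm{diag}(x,y,y):x,y\in\mathbb R\}$. Let $\xi_1,\xi_2,\xi_3$ be the standard basis, and turn $\xi_1,\xi_2$ through half a revolution:
\[
u(t)=\cos(\pi t)\,\xi_1+\sin(\pi t)\,\xi_2,\qquad u'(t)=-\sin(\pi t)\,\xi_1+\cos(\pi t)\,\xi_2 .
\]
Put $v(t)=u(t)\xi_1^T$. Then $v(0)=\mathrm{diag}(1,0,0)$ and $v(1)=\mathrm{diag}(-1,0,0)$, so $v\in B$. Also $v^Tv=1-e$ and $vv^T=1-e'$, where $e=\mathrm{diag}(0,1,1)$ is constant and $e'(t)=1-u(t)u(t)^T$ is the projection onto the plane spanned by $u'(t)$ and $\xi_3$. Let $y\in e'Be$, and let $\Delta(t)$ be the determinant of $y(t):\operatorname{range}e\to\operatorname{range}e'(t)$ in the bases $(\xi_2,\xi_3)$ and $(u'(t),\xi_3)$. This function is continuous. The boundary conditions give $y(0)=\mathrm{diag}(0,\zeta,\zeta)$ and $y(1)=\mathrm{diag}(0,\zeta',\zeta')$. Since $u'(0)=\xi_2$ and $u'(1)=-\xi_2$,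 we get $\Delta(0)=\zeta^2\ge0$ and $\Delta(1)=-\zeta'^2\le0$. So $\Delta$ has a zero, and by Lemma~\ref{lem:necessary} the ring $S(B)$ is not left morphic.
\end{example}

The half turn reverses the orientation of the line $\mathbb R\xi_1$ and of the plane spanned by $\xi_2,\xi_3$. On the line, the boundary algebra contains a reflection, namely $-1$, which absorbs the reversal; this is why $v$ exists. On the plane, the boundary algebra acts by scalars, whose determinants are squares; this is why $y$ does not exist. In general a matrix of the form $\zeta\otimes1_{2r}$ has determinant $(\det\zeta)^{2r}\ge0$, so a summand of even multiplicity in a boundary algebra is \emph{rigid}: it cannot reverse orientation. The obstruction needs a nonzero projection $e$ whose range is rigid at both ends of the interval.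

\section{The ring $R_m$}\label{sec:ring}

To postpone the obstruction we make such projections impossible in small matrix sizes, by a divisibility condition on ranks. Fix $m\ge1$, put $N=2m+2$, and let
\[
\mathcal A=\{f\in C([0,1],M_N(\mathbb R)) : f(0)=x\oplus y1_{2m},\ f(1)=\lambda1_N \text{ for some } x\in M_2(\mathbb R),\ y,\lambda\in\mathbb R\}.
\]
This is an algebra of the type considered in Section~\ref{sec:matrices}, and we define
\[
R=R_m=S(\mathcal A),
\]
with the involution induced by transposition. For $k\ge1$ let $d=kN$, identify $M_k(M_N(\mathbb R))$ with $M_k(\mathbb R)\otimes M_N(\mathbb R)=M_d(\mathbb R)$, and write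
\[
\mathbb R^d=\mathbb R^k\otimes\mathbb R^N=X\oplus Y,\qquad X=\mathbb R^k\otimes\mathbb R^2,\qquad Y=\mathbb R^k\otimes\mathbb R^{2m}.
\]
Since $M_k(\mathbb R)\otimes M_2(\mathbb R)=\operatorname{End}(X)$, the algebra $B_k=M_k(\mathcal A)$ equals $B(E_0,E_1)$ with
\[
E_0=\operatorname{End}(X)\oplus\bigl(M_k(\mathbb R)\otimes1_{2m}\bigr),\qquad E_1=M_k(\mathbb R)\otimes1_N .
\]
The norm of a $k\times k$ matrix over $\mathcal A$ is at least the norm of each entry and at most the sum of the norms of the entries. Hence a sequence in $B_k$ is bounded, or of norm $O(1/n)$, exactly when each of its entries is, and therefore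
\[
M_k(R)\cong S(B_k).
\]

At $t=1$ all of $\mathbb R^d$ is rigid, and projections in $E_1$ have rank divisible by $2(m+1)$. At $t=0$ the summand $X$ is flexible, since $E_0$ contains the reflection in every unit vector of $X$, while $Y$ is rigid, and projections in $E_0$ with range in $Y$ have rank $2ms$ with $s\le k$. The smallest positive rank compatible with rigidity at both ends is $2m(m+1)$, which requires $s=m+1$ and so $k\ge m+1$. For example, if $m=1$, then a projection in $\mathcal A\subseteq C([0,1],M_4(\mathbb R))$ has constant rank $0$ or $4$ and is $0$ or $1$, whereas $M_2(\mathcal A)$ has room for a projection of rank $4$ with range $Y$ at $t=0$.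

Because $S(B_k)$ has an involution and $\mathcal M(R)$ is closed downward (Lemma~\ref{lem:basic}), Theorem~\ref{thm:main} follows from two statements:
\begin{enumerate}
\item[(A)] $S(B_k)$ is left morphic for $k\le m$;
\item[(B)] $S(B_{m+1})$ is not left morphic.
\end{enumerate}

\section{Size $m+1$: the obstruction occurs}\label{sec:fail}

\begin{proposition}\label{prop:fail}
The ring $S(B_{m+1})$ is not left morphic.
\end{proposition}

\begin{proof}
Let $k=m+1$, so that $\dim Y=2m(m+1)$, and let $1_X,1_Y$ be the projections of $\mathbb R^d$ onto $X$ and $Y$. We imitate Example~\ref{ex:toy} with $X$ in place of the line and $Y$ in place of the plane. There are two changes. The space $Y$ must be moved during $[0,1]$ to the range of a projection in $E_1$, and the reversal of orientation on $X$ must be absorbed at $t=0$, where $X$ is flexible.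

\emph{The partial isometry.} Let $\rho_1,\rho_2$ be the reflections $1-2\xi\xi^T$ in a unit vector $\xi$ of $Y$ and of $X$, respectively, and let $\rho=\rho_1\rho_2\in SO(d)$. Both reflections commute with $1_X$ and $1_Y$; moreover $\rho_11_X=1_X$ and $\rho_21_Y=1_Y$. Let $E\in M_k(\mathbb R)$ be a projection of rank $m$ and let $W=\operatorname{range}(E\otimes1_N)=\operatorname{range}E\otimes\mathbb R^N$. Then $\dim W=mN=2m(m+1)=\dim Y$, so there is $c_1\in O(d)$ with $c_1Y=W$; replacing $c_1$ by $c_1\rho_1$ if necessary, we may take $c_1\in SO(d)$. By (F5) there are continuous paths $c,c':[0,1]\to SO(d)$ with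
\[
c(0)=c'(0)=1,\qquad c(1)=c_1,\qquad c'(1)=c_1\rho .
\]
Put
\[
e=c\,1_Y\,c^T,\qquad e'=c'\,1_Y\,c'^T,\qquad v=c'\rho_2\,1_X\,c^T .
\]
Then $e(0)=e'(0)=1_Y\in E_0$, and $e(1)=e'(1)=c_11_Yc_1^T=E\otimes1_N\in E_1$ because $\rho$ commutes with $1_Y$. So $e,e'\in B_k$. Next, $v(0)=\rho_21_X\in\operatorname{End}(X)\oplus0\subseteq E_0$ and
\[
v(1)=c_1\rho_1\rho_2\rho_21_Xc_1^T=c_11_Xc_1^T=1-e(1)\in E_1 ,
\]
so $v\in B_k$. Finally $v^Tv=c\,1_X\,c^T=1-e$ and $vv^T=c'\rho_21_X\rho_2c'^T=c'1_Xc'^T=1-e'$.

\emph{The determinant.} Suppose that $\bar v$ is left morphic, and let $y\in e'B_ke$ be as in Lemma~\ref{lem:necessary}. Since $\operatorname{range}e(t)=c(t)Y$ and $\operatorname{range}e'(t)=c'(t)Y$, the matrix $z(t)=c'(t)^Ty(t)c(t)$ maps $Y$ bijectively onto $Y$. So $\Delta(t)=\det(z(t)|_Y)$ is continuous and nowhere zero on $[0,1]$.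

At $t=0$, the matrix $z(0)=y(0)=1_Yy(0)1_Y$ lies in $E_0$, so it has the form $0\oplus(\zeta\otimes1_{2m})$. Hence $\Delta(0)=(\det\zeta)^{2m}>0$.

At $t=1$, we have $y(1)=Z\otimes1_N$ with $Z=EZE$. The map $c_1^Ty(1)c_1|_Y$ is conjugate through $c_1$ to $Z\otimes1_N$ on $W$, so its determinant is $\det(Z|_{\operatorname{range}E})^N$. Since $z(1)=\rho^Tc_1^Ty(1)c_1$ and $\det(\rho^T|_Y)=\det(\rho_1|_Y)=-1$, we get $\Delta(1)=-\det(Z|_{\operatorname{range}E})^N$, which is negative because $N$ is even and $\Delta(1)\ne0$.

This contradicts the intermediate value theorem.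
\end{proof}

\section{Sizes $k\le m$: approximate orthogonal equivalence}\label{sec:approx}

\begin{proposition}\label{prop:approx}
Let $k\le m$ and let $h,g\in B_k$ be symmetric. Suppose that for every $t\in[0,1]$ there is $o\in O(d)$ with $o\,h(t)\,o^T=g(t)$, where $o$ can be chosen in $E_0$ for $t=0$ and in $E_1$ for $t=1$. Then for every $\varepsilon\in(0,1]$ there is an orthogonal $w\in B_k$ with $\|g-whw^T\|\le\varepsilon$.
\end{proposition}

This implies (A). Indeed, let $a\in B_k$, $h=|a|$ and $g=|a^T|$. If $a(t)=o\,h(t)$ with $o$ orthogonal, then $g(t)=o\,h(t)o^T$ by (F3). At $t=0$ write $a(0)=x\oplus(y\otimes1_{2m})$ and take polar decompositions $x=o_X|x|$ in $\operatorname{End}(X)$ and $y=o_Y|y|$ in $M_k(\mathbb R)$. Then $h(0)=|x|\oplus(|y|\otimes1_{2m})$, and $o=o_X\oplus(o_Y\otimes1_{2m})\in E_0$ works. At $t=1$ write $a(1)=y'\otimes1_N$ with $y'=o'|y'|$ and take $o=o'\otimes1_N\in E_1$. So Proposition~\ref{prop:approx} supplies the hypothesis of Corollary~\ref{cor:sufficient}.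

\subsection*{The idea}
Suppose that $h(t)=p\Lambda p^T$ and $g(t)=q\Lambda q^T$ with $p,q\in O(d)$ and $\Lambda$ diagonal. Every orthogonal matrix can be written $w=qyp^T$ with $y\in O(d)$, and
\begin{equation}\label{eq:comm}
\|w\,h(t)\,w^T-g(t)\|=\|y\Lambda y^T-\Lambda\|=\|[\Lambda,y]\| .
\end{equation}
The simplest exact solutions have $y=D$, a \emph{sign matrix}, that is, a diagonal matrix with entries $\pm1$. Which sign matrices can be joined by paths of approximate solutions? Take $d=2$ and $\Lambda=\mathrm{diag}(\lambda_1,\lambda_2)$. For the rotation $r_\theta$ through the angle $\theta$,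
\[
[\Lambda,r_\theta]=-(\lambda_1-\lambda_2)\sin\theta\begin{pmatrix}0&1\\1&0\end{pmatrix},\qquad \|[\Lambda,r_\theta]\|=|\lambda_1-\lambda_2|\,|\sin\theta| .
\]
The path $r_\theta$, $0\le\theta\le\pi$, leads from $1$ to $-1$ at the cost $|\lambda_1-\lambda_2|$. So both signs can be flipped together when the eigenvalues are close, but not when they are far apart, and no path in $O(2)$ flips a single sign. In general, wherever neighboring eigenvalues $\lambda_j(t),\lambda_{j+1}(t)$ come close, the $j$th and $(j+1)$st signs can be flipped together. Group the indices into classes linked by such encounters. What cannot be changed inside the interval is the product of the signs over each class. If this product is wrong, it has to be corrected by one reflection at an endpoint, and the rank count of Section~\ref{sec:ring} shows that for $k\le m$ every class has such a reflection available in $X$.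

Eigenvectors need not vary continuously where eigenvalues cross, so we choose them only at the points of a fine partition and interpolate. The next lemma makes the $2\times2$ discussion quantitative.

\subsection*{Clusters}
Fix $h,g,\varepsilon$ as in Proposition~\ref{prop:approx} and put
\[
\mu=\max(1,\|h\|),\qquad \eta=\frac{\varepsilon}{8d},\qquad \kappa=\min\Bigl(\frac18,\frac{\varepsilon}{32\mu}\Bigr),\qquad \delta=\frac{\kappa\eta}{4d}.
\]
Here $\eta$ decides when eigenvalues count as close, $\kappa$ decides when a matrix counts as nearly block diagonal, and $\delta$ will bound the variation of $h$ and $g$ between partition points. Note that $2\delta\le\eta/16$, so $2\delta<\eta$ and $2\delta\le\varepsilon/2$.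

Let $\Lambda=\mathrm{diag}(\lambda_1\ge\dots\ge\lambda_d)$ with $\|\Lambda\|\le\mu$. Partition $\{1,\dots,d\}$ into intervals, the \emph{clusters} of $\Lambda$, by putting $j$ and $j+1$ in the same cluster if and only if $\lambda_j-\lambda_{j+1}\le\eta$. Then $|\lambda_j-\lambda_l|\le d\eta$ if $j,l$ lie in the same cluster, and $|\lambda_j-\lambda_l|>\eta$ otherwise. For $y\in M_d(\mathbb R)$ let $y^C$ be the diagonal block on the cluster $C$ and let $\hat y=\bigoplus_Cy^C$. Call $y\in O(d)$ \emph{good} (for $\Lambda$) if $\|y-\hat y\|\le\kappa$, and put $\theta_C(y)=\operatorname{sign}\det y^C$ whenever $y^C$ is invertible. For a sign matrix $D$ and a set $I$ of indices let $D(I)=\prod_{j\in I}D_{jj}$.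

\begin{lemma}\label{lem:cluster}
\begin{enumerate}
\item[(a)] If $y\in O(d)$ and $\|[\Lambda,y]\|\le4\delta$, then $y$ is good.
\item[(b)] If $y$ is good, then each $y^C$ has its singular values in $[1-\kappa,1]$. The matrices $y^T$ and $yD$, for a sign matrix $D$, are good, with $\theta_C(y^T)=\theta_C(y)$ and $\theta_C(yD)=\theta_C(y)D(C)$.
\item[(c)] If $y,y'$ are good, then $(yy')^C$ is invertible and $\theta_C(yy')=\theta_C(y)\theta_C(y')$.
\item[(d)] If $y$ is good and $D$ is a sign matrix with $D(C)=\theta_C(y)$ for all clusters $C$, then there is a continuous path in $O(d)$ from $D$ to $y$ along which $\|[\Lambda,\cdot\,]\|\le\varepsilon/2$.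
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The $(j,l)$ entry of $[\Lambda,y]$ is $(\lambda_j-\lambda_l)y_{jl}$. By (F1) it is at most $4\delta$ in absolute value, so $|y_{jl}|\le4\delta/\eta$ for $j,l$ in different clusters, and $\|y-\hat y\|\le4d\delta/\eta=\kappa$.

(b) We have $\|\hat yu\|\ge\|yu\|-\kappa\|u\|=(1-\kappa)\|u\|$ for all vectors $u$, and $\|y^C\|\le\|y\|=1$. The rest follows from $(y^T)^C=(y^C)^T$ and $(yD)^C=y^CD^C$, which give $y^T-\widehat{y^T}=(y-\hat y)^T$ and $yD-\widehat{yD}=(y-\hat y)D$.

(c) Expand $yy'$ using $y=\hat y+(y-\hat y)$ and $y'=\hat y'+(y'-\hat y')$. The two mixed terms are products of a block diagonal matrix with a matrix whose diagonal blocks vanish, so their diagonal blocks vanish. Hence $(yy')^C=y^Cy'^C+r$, where $r$ is the $C$-block of $(y-\hat y)(y'-\hat y')$ and $\|r\|\le\kappa^2$. The smallest singular value of $y^Cy'^C$ is at least $(1-\kappa)^2>\kappa^2$, so $y^Cy'^C+sr$ is invertible for $0\le s\le1$, and the sign of its determinant does not depend on $s$.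

(d) We go from $D$ to $y$ through the block diagonal orthogonal matrix $b=\bigoplus_Cb_C$, where $b_C$ is the polar factor of $y^C$. By (F3), $\det b_C=\theta_C(y)=\det D^C$, so by (F5), applied in each block, there is a path of block diagonal orthogonal matrices from $D$ to $b$. Choose a diagonal matrix $\Lambda'$ that is scalar on each block with $\|\Lambda-\Lambda'\|\le d\eta$. A block diagonal orthogonal $z$ commutes with $\Lambda'$, so $\|[\Lambda,z]\|=\|[\Lambda-\Lambda',z]\|\le2d\eta=\varepsilon/4$.

By (b) and (F3), $\|b-\hat y\|\le\kappa$, so $\|b-y\|\le2\kappa\le1/4$. Let $z_s=(1-s)b+sy$ for $0\le s\le1$. Then $\|z_s\|\le1$ and $\|z_s-b\|\le2\kappa$, so the singular values of $z_s$ lie in $[1-2\kappa,1]$. Its polar factor $o_s$ is continuous in $s$, with $o_0=b$, $o_1=y$ and $\|o_s-b\|\le\|o_s-z_s\|+\|z_s-b\|\le4\kappa$. Therefore $\|[\Lambda,o_s]\|\le\|[\Lambda,b]\|+2\mu\cdot4\kappa\le\varepsilon/4+\varepsilon/4$. Concatenate the two paths.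
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:approx}]
\emph{Step 1: eigenframes on a partition.} Let $\lambda_1(t)\ge\dots\ge\lambda_d(t)$ be the eigenvalues of $h(t)$; by hypothesis they are also those of $g(t)$. By uniform continuity there is $L\ge1$ with $\|h(s)-h(t)\|\le\delta$ and $\|g(s)-g(t)\|\le\delta$ whenever $|s-t|\le1/L$. Put $t_i=i/L$ and $\Lambda_i=\mathrm{diag}(\lambda_j(t_i))_j$, and choose $p_i,q_i\in O(d)$ with
\[
h(t_i)=p_i\Lambda_ip_i^T,\qquad g(t_i)=q_i\Lambda_iq_i^T\qquad(0\le i\le L).
\]
At the endpoints we choose with more care. Let $o_0\in E_0$ and $o_L\in E_1$ be orthogonal with $o_0h(0)o_0^T=g(0)$ and $o_Lh(1)o_L^T=g(1)$. Since $h(0)$ is symmetric and preserves $X$ and $Y$, we can take $p_0$ with each column in $X$ or in $Y$. We then take $q_0=o_0p_0$ and $q_L=o_Lp_L$. Call $j$ an \emph{$X$-index} if the $j$th column of $p_0$ lies in $X$.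

For $0\le i<L$, the \emph{clusters at $i$} are the clusters of $\Lambda_i$. The changes of frame are $c_i=p_i^Tp_{i+1}$ and $c_i'=q_i^Tq_{i+1}$. Since $\Lambda_i=p_i^Th(t_i)p_i$ and $c_i\Lambda_{i+1}c_i^T=p_i^Th(t_{i+1})p_i$, we have $\|\Lambda_i-c_i\Lambda_{i+1}c_i^T\|\le\delta$. By (F4), $\|\Lambda_{i+1}-\Lambda_i\|\le\delta$. Hence $\|[\Lambda_i,c_i]\|=\|\Lambda_i-c_i\Lambda_ic_i^T\|\le2\delta$. The same computation with $g,q$ in place of $h,p$ gives $\|[\Lambda_i,c_i']\|\le2\delta$. By Lemma~\ref{lem:cluster}(a), $c_i$ and $c_i'$ are good for $\Lambda_i$.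

\emph{Step 2: construction of $w$ from signs.} We want $w(t_i)=q_iD_ip_i^T$ with sign matrices $D_i$. In the frames at $t_i$, the next value reads
\[
q_{i+1}D_{i+1}p_{i+1}^T=q_iy_ip_i^T,\qquad y_i=c_i'D_{i+1}c_i^T,
\]
because $q_{i+1}=q_ic_i'$ and $p_{i+1}=p_ic_i$. So $D_i$ has to be joined to $y_i$. As $D_{i+1}$ commutes with $\Lambda_i$ and $[\Lambda_i,c_i^T]=-[\Lambda_i,c_i]^T$, we have $\|[\Lambda_i,y_i]\|\le\|[\Lambda_i,c_i']\|+\|[\Lambda_i,c_i^T]\|\le4\delta$, so $y_i$ is good. By Lemma~\ref{lem:cluster}(b),(c), $\theta_C(y_i)=\theta_C(c_i')D_{i+1}(C)\theta_C(c_i)$. The hypothesis of Lemma~\ref{lem:cluster}(d) for $D_i$ and $y_i$ is therefore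
\begin{equation}\label{eq:signs}
D_{i+1}(C)=\theta_C(c_i)\,\theta_C(c_i')\,D_i(C)\qquad\text{for } 0\le i<L\text{ and all clusters }C\text{ at }i .
\end{equation}
For the boundary conditions we require
\begin{equation}\label{eq:ends}
(D_0)_{jj}=1\text{ unless }j\text{ is an }X\text{-index},\qquad D_L=1 .
\end{equation}

Suppose that sign matrices $D_0,\dots,D_L$ satisfy \eqref{eq:signs} and \eqref{eq:ends}. Let $y_i(s)$, $0\le s\le1$, be the path from $D_i$ to $y_i$ given by Lemma~\ref{lem:cluster}(d), and set
\[
w(t)=q_i\,y_i\bigl(L(t-t_i)\bigr)\,p_i^T\qquad(t_i\le t\le t_{i+1}).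
\]
The values at $t_i$ and $t_{i+1}$ are $q_iD_ip_i^T$ and $q_{i+1}D_{i+1}p_{i+1}^T$, so $w:[0,1]\to O(d)$ is well defined and continuous. For $t\in[t_i,t_{i+1}]$, replacing $h(t),g(t)$ by $h(t_i),g(t_i)$ costs at most $2\delta$, and \eqref{eq:comm} gives
\[
\|w(t)h(t)w(t)^T-g(t)\|\le2\delta+\bigl\|\bigl[\Lambda_i,y_i(L(t-t_i))\bigr]\bigr\|\le2\delta+\varepsilon/2\le\varepsilon .
\]
Further, $w(0)=o_0\,(p_0D_0p_0^T)$, and $p_0D_0p_0^T$ is the product of the reflections in those columns of $p_0$ at which $D_0$ has the entry $-1$. These columns lie in $X$, so $p_0D_0p_0^T\in\operatorname{End}(X)\oplus1_Y$ and $w(0)\in E_0$. Also $w(1)=q_Lp_L^T=o_L\in E_1$. Thus $w\in B_k$. It remains to solve \eqref{eq:signs} and \eqref{eq:ends}.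

\emph{Step 3: every class contains an $X$-index.} For $1\le j<d$ call $j$ \emph{linked} if $j$ and $j+1$ lie in the same cluster at some $i\in\{0,\dots,L-1\}$, and fix such an $i=i(j)$. Cutting $\{1,\dots,d\}$ between $j$ and $j+1$ for each $j$ that is not linked produces intervals, which we call \emph{classes}.

Let $I$ be a class. If $j<d$ is not linked, then $\lambda_j(t_i)-\lambda_{j+1}(t_i)>\eta$ for $0\le i<L$. This includes $t_0=0$, and from $i=L-1$ and (F4) we get $\lambda_j(1)-\lambda_{j+1}(1)>\eta-2\delta>0$. So for $t=0$ and $t=1$ the eigenvalues $\lambda_j(t)$ with $j\in I$ differ from those with $j\notin I$, and the projection $e(t)$ onto the sum of the eigenspaces of $h(t)$ for $\lambda_j(t)$, $j\in I$, has rank $|I|$. It equals $P(h(t))$ for an interpolation polynomial $P$ that is $1$ at these eigenvalues and $0$ at the others. Hence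
\[
e(0)=e_X\oplus(f_0\otimes1_{2m})\in E_0,\qquad e(1)=f_1\otimes1_N\in E_1
\]
with projections $e_X\in\operatorname{End}(X)$ and $f_0,f_1\in M_k(\mathbb R)$. Writing $r,s_0,s_1$ for their ranks,
\[
r+2ms_0=|I|=2(m+1)s_1 .
\]
The $|I|$ columns of $p_0$ with index in $I$ are orthonormal and lie in $\operatorname{range}e(0)$, so they span it. If none of them lay in $X$, all would lie in $Y$ and $r=0$. Then $ms_0=(m+1)s_1$, and since $m$ and $m+1$ are coprime, $m+1$ divides $s_0$. But $s_0\le k\le m$, so $s_0=0$ and $|I|=0$, which is absurd. Thus $I$ contains an $X$-index $j_I$.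

\emph{Step 4: choice of the signs.} Sign matrices form an abelian group in which every element has square $1$. For $0\le i<L$ choose a sign matrix $K_i$ with $K_i(C)=\theta_C(c_i)\theta_C(c_i')$ for all clusters $C$ at $i$, and let $K=K_0\cdots K_{L-1}$. Condition \eqref{eq:signs} holds if $D_{i+1}=D_iK_i\tau_i$ with sign matrices $\tau_i$ such that $\tau_i(C)=1$ for all clusters $C$ at $i$. Then $D_L=D_0K\tau_0\cdots\tau_{L-1}$, so we need $\tau_0\cdots\tau_{L-1}=D_0K$.

Let $D_0$ have the entry $K(I)$ at $j_I$ for each class $I$ and the entry $1$ elsewhere. The first half of \eqref{eq:ends} holds, and $(D_0K)(I)=1$ for each class $I$. Let $\pi_j=(D_0K)(\{1,\dots,j\})$ for $0\le j\le d$, with $\pi_0=1$, and let $\Pi=\{j:\pi_j=-1\}$. If $j$ is the last element of a class, then $\{1,\dots,j\}$ is a union of classes and $\pi_j=1$. So every $j\in\Pi$ is linked. Let $\sigma_j$ be the sign matrix with $-1$ exactly at the places $j$ and $j+1$. The $l$th diagonal entry of $\prod_{j\in\Pi}\sigma_j$ is $\pi_{l-1}\pi_l=(D_0K)_{ll}$, so $\prod_{j\in\Pi}\sigma_j=D_0K$. Each flip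 is carried out where it is cheap: let $\tau_i$ be the product of the $\sigma_j$ with $j\in\Pi$ and $i(j)=i$. For such $j$ the indices $j,j+1$ lie in one cluster at $i$, so $\sigma_j(C)=1$ and hence $\tau_i(C)=1$ for every cluster $C$ at $i$. Define $D_{i+1}=D_iK_i\tau_i$. Then \eqref{eq:signs} holds, and $D_L=D_0K\prod_{j\in\Pi}\sigma_j=(D_0K)^2=1$. This gives \eqref{eq:ends} and completes the proof.
\end{proof}

Proposition~\ref{prop:approx} gives (A) and Proposition~\ref{prop:fail} is (B), so Theorem~\ref{thm:main} is proved.

\begin{remark}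
The bound $k\le m$ enters only in Step 3, and it fails there for the element $v$ of Proposition~\ref{prop:fail}: for $h=|v|=1-e$ the eigenvalues are $1$ and $0$, the indices of the eigenvalue $0$ form a class, and the corresponding columns of $p_0$ lie in $\ker h(0)=Y$, so this class has no $X$-index. The parity of the multiplicities $2m$ and $N$ is what fixes the signs of $\Delta(0)$ and $\Delta(1)$ in Proposition~\ref{prop:fail}. Real scalars are needed for that argument, since a nowhere vanishing complex function on $[0,1]$ can have endpoint values of opposite sign.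
\end{remark}
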